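# Graph area plus $L^1$ distance: attained minima for small data

## 1. Area integrand, functional, admissible constants

Throughout, $n,k\ge1$, $|\cdot|$ is the Euclidean norm, and matrices $p,q\in\mathbf R^{k\times n}$ carry the Euclidean inner product $p:q$. The gradient $\nabla u$ of a map $u$ with values in $\mathbf R^k$ is its $k\times n$ Jacobian matrix. The letter $C$ denotes constants that may change from line to line and depend only on $n,k$.

**Definition 1 (area integrand).** For $p\in\mathbf R^{k\times n}$ let $\varphi(p)$ be the square root of $1$ plus the sum of the squares of all minors of $p$, of every order. For $u\in[C^1(A)]^k$, $A\subset\mathbf R^n$ open, $\int_A\varphi(\nabla u)\,dx$ is the $n$-dimensional area of the graph of $u$.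

*Example.* If $n=1$ or $k=1$, the only minors are the entries and $\varphi(p)=\sqrt{1+|p|^2}$. If $n=k=2$, then $\varphi(p)^2=1+|p|^2+(\det p)^2$; on diagonal matrices this factors:
$$\varphi(\mathrm{diag}(a,b))=\sqrt{(1+a^2)(1+b^2)} .$$
If $p=e_1\otimes q$ has only its first row $q$ different from zero, all minors of order $\ge2$ vanish and $\varphi(p)=\sqrt{1+|q|^2}$.

**Definition 2 (the functional).** Let $B\subset\mathbf R^n$ be an open ball and $f\in L^1(B)^k$. For $u\in C^1(B)^k$ or $u\in W^{1,1}(B)^k$ put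
$$J(u)=\int_B\big(\varphi(\nabla u)+|u-f|\big)\,dx\in[0,\infty].$$
We say that the minimum over $C^1(B)^k$ is *attained* if some $u\in C^1(B)^k$ satisfies $J(u)\le J(v)$ for all $v\in C^1(B)^k$. No boundary values are prescribed.

*Example.* If $f\equiv y_0$ is constant, then $J(v)\ge\int_B1=|B|$ for every $v$, with equality for $v=y_0$. The minimum is attained, however large $|y_0|$ is.

Translations change nothing, so we always take $B=B_R=\{|x|<R\}$.

**Definition 3 (admissible constant).** A number $\sigma>0$ is admissible for $(n,k)$ if for *every* ball $B\subset\mathbf R^n$ and *every* $f\in L^\infty(B)^k$ with $|f|\le\sigma$ the minimum of $J$ over $C^1(B)^k$ is attained.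

*Example.* If $\sigma$ is admissible and $0<\sigma'<\sigma$, then $\sigma'$ is admissible, since it allows fewer $f$. By the previous example no constant $f$ can ever refute admissibility; a jump in $f$ is the natural thing to test, and Section 2 does so.

**The problem.** One adds to the area of a graph the $L^1$ distance to given data and asks for a smooth optimal graph. The data may be discontinuous, so the minimizer must trade distance against steepness. Is it true that sufficiently small data always admit a $C^1$ minimizer, with a smallness that does not depend on the ball?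

**Conjecture 1.** There exists $\sigma:\mathbf N^2\to\mathbf R$ such that $\sigma(n,k)>0$ for $n,k\ge1$, and such that, if $B\subset\mathbf R^n$ is an open ball and $f\in[L^\infty(B)]^k$ satisfies $|f(x)|\le\sigma(n,k)$ for any $x$, then $\min\{\int_B(\varphi(\nabla u)+|u-f|)\,dx;\ u\in[C^1(B)]^k\}$ is achieved.

In the language of Definition 3: for every $(n,k)$ some $\sigma>0$ is admissible. The conjecture is **true**. It follows from Theorem 1, with $\sigma(n,k)=\eta_0(n,k)^2$.

**Theorem 1.** For all $n,k\ge1$ there are $\eta_0,C_3>0$ depending only on $n,k$ such that the following holds. Let $R>0$ and suppose either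

* (a) $f\in L^\infty(B_R)^k$, $|f|\le\sigma$ a.e., with $0<\sigma\le\eta_0^2$ ($R$ arbitrary); or
* (b) $R\le\eta_0$ and $f\in L^1(B_R)^k$ is arbitrary.

Then $J$ attains its infimum over $C^1(B)^k$ at some $u\in C^{1,1/2}(\overline B)^k$. Moreover $|\nabla u|\le C_3R$, and in case (a) also $|\nabla u|\le C_3\sqrt\sigma$. This $u$ minimizes $J$ also among all $v\in W^{1,1}(B)^k$, and every minimizer in $W^{1,1}$ equals $u$ plus a constant vector.

Two complements, not needed for the conjecture, bound the admissible constants.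

**Theorem 2 ($n=1$, any $k$).** Fix $R,\sigma>0$. The minimum of $J$ over $C^1((-R,R))^k$ is attained for every $f$ with $|f|\le\sigma$ if and only if $R<1$ or $\sigma<1$. Hence the admissible values of $\sigma(1,k)$ are exactly those in $(0,1)$.

**Theorem 3 (all $n,k$).** For every $\sigma>1$ there are a ball $B$ and an $f$ with $|f|\le\sigma$ such that $J$ has no minimizer in $C^1(B)^k$. So necessarily $\sigma(n,k)\le1$.

The exact threshold for $n\ge2$ is not determined here.

**Textbook facts used.**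

* (F1) Poincaré: $\|u-\bar u\|_{L^2(B_r)}\le Cr\|\nabla u\|_{L^2(B_r)}$ for $u\in W^{1,2}(B_r)$ with mean $\bar u$, and $\|d\|_{L^2(B_r)}\le Cr\|\nabla d\|_{L^2(B_r)}$ for $d\in W^{1,2}_0(B_r)$.
* (F2) $C^\infty(\overline B)$ is dense in $W^{1,p}(B)$ for $1\le p<\infty$; $W^{1,2}(B)$ is dense in $L^1(B)$.
* (F3) A convex, strongly continuous functional on a Hilbert space is weakly lower semicontinuous.
* (F4) The dual of $L^1(B)^k$ with norm $\int|\eta|$ is $L^\infty(B)^k$ with norm $\operatorname{ess\,sup}|g|$.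
* (F5) If $u\in W^{1,2}(B)^k$, then $|u|\in W^{1,2}(B)$ with $\nabla|u|=|u|^{-1}u^T\nabla u$ a.e. on $\{u\ne0\}$. A scalar Sobolev function has zero gradient a.e. on each of its level sets. The product rule holds for two $W^{1,2}$ functions.
* (F6) For harmonic $h$ on $B_r$: $\int_{B_{\tau r}}|h|^2\le\tau^n\int_{B_r}|h|^2$ for $\tau\in(0,1)$ (since $|h|^2$ is subharmonic), and $\sup_{B_{r/2}}|\nabla h|^2\le Cr^{-n-2}\int_{B_r}|h|^2$. For $v\in W^{1,2}(B_r)$ there is a unique harmonic $w$ with $v-w\in W^{1,2}_0(B_r)$; it satisfies $\int\nabla w:\nabla d=0$ for $d\in W_0^{1,2}(B_r)$ and $\int|\nabla w|^2\le\int|\nabla v|^2$.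
* (F7) Almost every point is a Lebesgue point of an $L^1_{loc}$ function.

## 2. A jump in the data on an interval: arcs of the unit circle

Here $n=1$, $B=(-R,R)$, and $f=Fe_1$ with $F=-\sigma$ for $x<0$, $F=\sigma$ for $x\ge0$. Everything rests on one inequality. For vectors $T,q$ of equal length with $|T|\le1$,
$$\sqrt{1+|q|^2}\ \ge\ \sqrt{1-|T|^2}+T\cdot q.\tag{1}$$
This is Cauchy–Schwarz for $(1,q)$ and the unit vector $(\sqrt{1-|T|^2},T)$. If $|T|<1$, equality forces the two vectors to be parallel, that is, $q=T/\sqrt{1-|T|^2}$; and this $q$ does give equality.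

Let $T:[-R,R]\to[0,1]$ be Lipschitz with constant $1$, $T(\pm R)=0$, and $g=T'$, so $|g|\le1$. For $v\in W^{1,1}(B)^k$ we have $|v-f|\ge|v_1-F|\ge g(v_1-F)$ and, by (1), $\sqrt{1+|v'|^2}\ge\sqrt{1+v_1'^2}\ge\sqrt{1-T^2}+Tv_1'$. Since $\int_{-R}^R(Tv_1'+gv_1)=\int_{-R}^R(Tv_1)'=0$,
$$J(v)\ge m(T):=\int_{-R}^R\big(\sqrt{1-T^2}-gF\big)\,dx .\tag{2}$$
A $C^1$ function $v$ with $J(v)<\infty$ has $v'\in L^1$ and $v\in L^1$, so (2) covers it; if $J(v)=\infty$ there is nothing to prove. If a scalar $U\in W^{1,1}$ satisfies $U'=T/\sqrt{1-T^2}$ and $|U-F|=g(U-F)$ a.e., all inequalities are equalities, $J(Ue_1)=m(T)$, and $Ue_1$ is a minimizer. So we look for a matching pair $(T,U)$. Integrating $U'=T/\sqrt{1-T^2}$ where $T'=\pm1$ gives arcs of unit circles.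

**Small data: $0<\sigma<1$ and $R\ge a:=\sqrt{2\sigma-\sigma^2}$.** Note $\sqrt{1-a^2}=1-\sigma$. Take $T=(a-|x|)_+$, and let $U$ be odd with $U=-\sigma$ for $x\le-a$ and $U=-\sigma+1-\sqrt{1-(x+a)^2}$ on $[-a,0]$. Then $U(0)=-\sigma+1-(1-\sigma)=0$, and on $[-a,0]$ we have $U'=(x+a)/\sqrt{1-(x+a)^2}=T/\sqrt{1-T^2}$. This is $0$ at $-a$, and $U'$ is even, so $U\in C^1$. On $(-a,0)$ we have $U-F\ge0$ and $g=1$; on $(0,a)$ the signs are opposite; elsewhere $U=F$. So $Ue_1$ is a minimizer. Its largest slope is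
$$U'(0)=\frac a{\sqrt{1-a^2}}=\frac{\sqrt{2\sigma-\sigma^2}}{1-\sigma},$$
which behaves like $\sqrt{2\sigma}$ as $\sigma\to0$, on a transition layer of width $2a$. Gradient and length scale are both of order $\sqrt\sigma$, as in Theorem 1(a).

**Short interval: $R<1$, and $\sigma\ge1$ or $R<a$.** Take $T=R-|x|$ and $U$ odd with $U=\sqrt{1-(R-x)^2}-\sqrt{1-R^2}$ for $x\ge0$. For $x>0$, $U'=(R-x)/\sqrt{1-(R-x)^2}=T/\sqrt{1-T^2}$. Also $U\le1-\sqrt{1-R^2}\le\sigma$ there: clear if $\sigma\ge1$, and if $R<a$ because $1-\sqrt{1-a^2}=\sigma$. So $U-F\le0$ and $g=-1$, and $Ue_1\in C^1$ is a minimizer, with largest slope $R/\sqrt{1-R^2}$, whatever the size of $\sigma$.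

**Large data on a long interval: $\sigma\ge1$, $R\ge1$.** Take $T=(1-|x|)_+$, $m=m(T)$. Equality in (2) for some $v\in C^1$ would force $v_1'=T/\sqrt{1-T^2}$ for a.e. $x\ne0$, which is unbounded near $0$; this is impossible. So $J(v)>m$ for all $v\in C^1(B)^k$. But $\inf J=m$. Indeed, let $U=-\sigma$ for $x\le-1$, $U=-\sigma+1-\sqrt{1-(x+1)^2}$ on $(-1,0)$, and $U$ odd. As before $U'=T/\sqrt{1-T^2}$ (integrable) and $|U-F|=g(U-F)$ for $x\ne0$, but now $U(0^\pm)=\pm(\sigma-1)$. Let $U_h$ be $U$ with linear interpolation on $[-h,h]$. On $[-h,h]$ the graph has length $\sqrt{4h^2+(U(h)-U(-h))^2}\to2(\sigma-1)$, and $\int_{-h}^h|U_h-F|\to0$. Off $[-h,h]$ equality holds in (1). Hence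
$$\lim_{h\to0}J(U_he_1)=\int_{x\ne0}\big(\sqrt{1-T^2}+TU'+g(U-F)\big)\,dx+2(\sigma-1)=m,$$
because integration by parts on the two halves gives $\int_{x\ne0}(TU'+gU)=T(0)\big(U(0^-)-U(0^+)\big)=-2(\sigma-1)$. Each $U_h$ is Lipschitz, hence a $W^{1,1}$-limit of $C^1$ functions, and $w\mapsto J(we_1)$ is continuous on $W^{1,1}$ since $t\mapsto\sqrt{1+t^2}$ is $1$-Lipschitz. So $\inf_{C^1}J=m$, and it is not attained.

For $\sigma=1$ the function $U$ is still continuous, but the two quarter circles meet with a vertical tangent. For $\sigma>1$ it jumps.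

## 3. Linear growth and missing convexity

The first attempt is the direct method: take a minimizing sequence, extract a limit, use semicontinuity, prove regularity. Since $\varphi(p)\ge|p|$ is the only coercivity one has uniformly in the direction of $p$ (on rank-one matrices $\varphi$ grows linearly), the sequence is bounded only in $W^{1,1}$. This bound gives no limit in $W^{1,1}$: for $\sigma>1$, $R\ge1$ the functions $U_he_1$ of Section 2 form a minimizing sequence and converge in $L^1$ to a function with a jump. Any proof must use that $\sigma$ is small, and must prevent steep gradients.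

For $n=1$ there is an obvious remedy. Replace $\sqrt{1+|p|^2}$ for large $|p|$ by something convex with quadratic growth, solve that problem, show that the solution's slope stays where the integrand was not changed, and return to $J$: for convex $\varphi$, a solution of the Euler–Lagrange inclusion is an absolute minimizer. Section 10 does exactly this.

For $n,k\ge2$ the last step breaks, because $\varphi$ is not convex. Take $n=k=2$ (in general put the $2\times2$ block in a corner and zeros elsewhere). The matrices $\mathrm{diag}(4,0)$ and $\mathrm{diag}(0,4)$ have $\varphi=\sqrt{17}<5$, while at their midpoint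
$$\varphi(\mathrm{diag}(2,2))=\sqrt{5\cdot5}=5 .$$
In particular no affine function touching $\varphi$ at $p_0=\mathrm{diag}(2,2)$ stays below $\varphi$: averaging over the two endpoints would give $\sqrt{17}\ge5$. So being critical for $J$ does not, by a tangent-plane argument, make $u$ an absolute minimizer.

Convexity everywhere is more than is needed. To compare $u$ with *all* competitors one needs the tangent plane of $\varphi$ to lie below $\varphi$ globally only at the matrices $p=\nabla u(x)$. For small $p$ this is true. The proof of Theorem 1 therefore aims at a critical point with $|\nabla u|$ small everywhere, up to the boundary, uniformly in $R$. The critical point comes from a convex modified problem; smallness comes from a regularity estimate at the scale $\sqrt\sigma$ seen in Section 2; and the boundary is removed by inversion in $\partial B$.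

## 4. Global tangent planes at small matrices

**The expansion of $\varphi$.** By Cauchy–Binet, $\varphi(p)^2=\det(I_n+p^Tp)=1+|p|^2+Q(p)$, where $Q\ge0$ is the sum of squares of minors of order $\ge2$, a polynomial without terms of degree $<4$. So $\varphi$ is smooth and $\varphi(p)\ge\sqrt{1+|p|^2}$. With $s=|p|^2+Q(p)$ we have $\sqrt{1+s}=1+\frac s2+s^2h(s)$, $h$ smooth on $(-1,\infty)$. So
$$\varphi(p)=1+\tfrac12|p|^2+\omega(p),\qquad|D^j\omega(p)|\le C|p|^{4-j}\quad(|p|\le1,\ j=0,1,2),\tag{3}$$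
because $\omega=\frac12Q+s^2h(s)$ is smooth and its derivatives of order $\le3$ vanish at $0$.

**Lemma 1.** There is $\varepsilon_1=\varepsilon_1(n,k)>0$ such that for $|p|\le\varepsilon_1$ and *all* $q\in\mathbf R^{k\times n}$,
$$\varphi(q)\ge\varphi(p)+\varphi'(p):(q-p),\quad\text{with equality only if }q=p.\tag{4}$$

*Proof.* Near $0$ we use local convexity; far away, a tangent plane with small slope loses to the linear growth of $\varphi$. Since $D^2\varphi(0)=\mathrm{Id}$, there is $r_0\in(0,1]$ with $D^2\varphi\ge\frac12\mathrm{Id}$ on $\{|p|\le r_0\}$. Let $\varepsilon_1\le r_0$ and $|p|\le\varepsilon_1$.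

If $|q|\le r_0$, then (4) is strict convexity on the ball of radius $r_0$. If $|q|>r_0$, then, since $t\mapsto(\sqrt{1+t^2}-1)/t$ is increasing,
$$\varphi(q)\ge\sqrt{1+|q|^2}\ge1+c_0|q|,\qquad c_0=\frac{\sqrt{1+r_0^2}-1}{r_0}>0 .$$
On the other side, by (3) there is a constant $C\ge1$ with $\varphi(p)\le1+C|p|^2$ and $|\varphi'(p)|\le C|p|$ for $|p|\le1$. Since $\varepsilon_1\le r_0<|q|$,
$$\varphi(p)+\varphi'(p):(q-p)\le1+C\varepsilon_1^2+C\varepsilon_1(|q|+\varepsilon_1)\le1+3C\varepsilon_1|q| .$$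
Choose $\varepsilon_1$ with $3C\varepsilon_1<c_0$; then (4) is strict in this range. $\square$

The next lemma says precisely what has to be constructed.

**Lemma 2 (criterion for an absolute minimizer).** Let $f\in L^1(B)^k$, $u\in C^1(\overline B)^k$ and $g\in L^\infty(B)^k$ satisfy
$$\int_B\varphi'(\nabla u):\nabla\eta+g\cdot\eta=0\quad\forall\eta\in C^\infty(\overline B)^k,\tag{5}$$
$$\int_Bg\cdot\eta\le\int_B\big(|u+\eta-f|-|u-f|\big)\quad\forall\eta\in L^1(B)^k,\tag{6}$$
and suppose that the inequality in (4) holds for $p=\nabla u(x)$, all $x\in B$, and all $q$. Then $J(u)\le J(v)$ for all $v\in C^1(B)^k$ and all $v\in W^{1,1}(B)^k$. If moreover equality in (4) at these $p$ holds only for $q=p$, every minimizer in $W^{1,1}(B)^k$ equals $u$ plus a constant vector.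

*Proof.* $J(u)<\infty$, since $u,\nabla u$ are bounded and $f\in L^1$. Let $J(v)<\infty$. As $\varphi(\nabla v)\ge|\nabla v|$ and $f\in L^1$, we have $v\in W^{1,1}(B)^k$. Since $\varphi'(\nabla u)$ and $g$ are bounded, (5) extends by density to $\eta=v-u\in W^{1,1}$. By (4) with $p=\nabla u$, $q=\nabla v$, then (5), and by (6),
$$\int_B\varphi(\nabla v)\ge\int_B\varphi(\nabla u)+\int_B\varphi'(\nabla u):(\nabla v-\nabla u)=\int_B\varphi(\nabla u)-\int_Bg\cdot(v-u),$$
$$\int_B|v-f|\ge\int_B|u-f|+\int_Bg\cdot(v-u).$$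
Adding, $J(v)\ge J(u)$. If $J(v)=J(u)$, equality holds in (4) for a.e. $x$, so in the strict case $\nabla v=\nabla u$ a.e. and $v-u$ is constant on $B$. $\square$

Condition (5) is tested with all $\eta$, not only compactly supported ones, so it contains a natural boundary condition. For $n=1$ it says that $T=\varphi'(u')$ satisfies $T'=g$ and $T(\pm R)=0$: these are the functions of Section 2.

It remains to construct, in cases (a) and (b), a pair $(u,g)$ with (5), (6) and $|\nabla u|\le\varepsilon_1$.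

## 5. A convex integrand equal to $\varphi$ near zero

**Purpose.** We want an integrand that is convex with quadratic growth, coincides with $\varphi$ for $|p|\le\varepsilon$, and is $C^2$-close to the Dirichlet integrand. It must also keep two symmetries of $\varphi$: invariance under rotations in $x$ (for the reflection) and monotonicity under contractions of $u$ (for a maximum principle).

Let $\chi\in C^\infty([0,\infty))$, $0\le\chi\le1$, $\chi=1$ on $[0,1]$, $\chi=0$ on $[4,\infty)$. For $0<\varepsilon\le\frac14$ put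
$$\varphi_\varepsilon(p)=1+\tfrac12|p|^2+\chi(|p|^2/\varepsilon^2)\,\omega(p).$$
The last term lives on $|p|\le2\varepsilon\le\frac12$, where (3) applies.

**Lemma 3.** For $\varepsilon\le\frac14$ small (depending on $n,k$):

1. $\varphi_\varepsilon=\varphi$ on $|p|\le\varepsilon$; $\varphi_\varepsilon'(0)=0$; $|D^2\varphi_\varepsilon-\mathrm{Id}|\le C_0\varepsilon^2\le\frac12$ everywhere (operator norm).
2. $\varphi_\varepsilon(pO)=\varphi_\varepsilon(p)$ and $\varphi_\varepsilon'(pO)=\varphi_\varepsilon'(p)O$ for $O\in O(n)$.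
3. $\varphi_\varepsilon(Pp)\le\varphi_\varepsilon(p)$ for every $P\in\mathbf R^{k\times k}$ with operator norm $\le1$.

*Proof.* (1) The first two claims are clear, as $\omega$ vanishes to order four. On $|p|\le2\varepsilon$, each derivative falling on the cutoff costs $C\varepsilon^{-1}$, so the second derivatives of $\chi\omega$ are at most $C(\varepsilon^2+\varepsilon^{-1}\varepsilon^3+\varepsilon^{-2}\varepsilon^4)\le C_0\varepsilon^2$.

(2) $\varphi_\varepsilon$ depends on $p$ only through $\det(I+p^Tp)$ and $|p|$, which do not change when $p$ is replaced by $pO$. Differentiating $\varphi_\varepsilon(pO)=\varphi_\varepsilon(p)$ in direction $q$ gives $\varphi'_\varepsilon(pO):(qO)=\varphi_\varepsilon'(p):q$, i.e. $\varphi'_\varepsilon(pO)O^T=\varphi'_\varepsilon(p)$.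

(3) Write $\varphi_\varepsilon(p)=\Phi(p^Tp)$ with, for symmetric $S>-I$ (with $\chi$ set equal to $1$ for negative arguments),
$$\Phi(S)=1+\tfrac12\mathrm{tr}\,S+\chi(\mathrm{tr}\,S/\varepsilon^2)\,\Omega(S),\qquad\Omega(S)=\sqrt{\det(I+S)}-1-\tfrac12\mathrm{tr}\,S .$$
Since $\det(I+S)=1+\mathrm{tr}\,S+O(|S|^2)$, $\Omega$ and $D\Omega$ vanish at $0$. So for $S\ge0$ with $\mathrm{tr}\,S\le4\varepsilon^2\le\frac14$ (then $|S|\le\mathrm{tr}\,S$) we have $|\Omega|\le C|S|^2$, $|D\Omega|\le C|S|$, and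
$$D\Phi(S)=\tfrac12I+E,\qquad|E|\le C(\varepsilon^{-2}|S|^2+|S|)\le C\varepsilon^2 .$$
Thus $D\Phi(S)$ is positive definite for $\varepsilon$ small. For $\mathrm{tr}\,S\ge4\varepsilon^2$ it equals $\frac12I$. If $0\le S\le S'$, then
$$\Phi(S')-\Phi(S)=\int_0^1D\Phi(S+t(S'-S)):(S'-S)\,dt\ge0,$$
since the inner product of two positive semidefinite matrices is $\ge0$. Apply this to $S=(Pp)^TPp\le p^Tp=S'$. $\square$

Integrating the Hessian bound in (1) from $0$, where $\varphi_\varepsilon=1$ and $\varphi_\varepsilon'=0$: $\varphi_\varepsilon$ is strictly convex and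
$$\varphi_\varepsilon(p)\ge1+\tfrac14|p|^2,\qquad|\varphi'_\varepsilon(p)|\le2|p|,\qquad\varphi'_\varepsilon(p):p\ge\tfrac12|p|^2.\tag{7}$$

## 6. The convex problem and its Euler–Lagrange inclusion

On $W^{1,2}(B)^k$ let $A(u)=\int_B\varphi_\varepsilon(\nabla u)$, $F(u)=\int_B|u-f|$, $J_\varepsilon=A+F$.

**Existence.** Along a minimizing sequence, (7) bounds $\nabla u_j$ in $L^2$, and $f\in L^1$ bounds $u_j$ in $L^1$. By (F1), $\|u_j\|_{L^2}\le CR\|\nabla u_j\|_{L^2}+|B|^{1/2}|\bar u_j|$ with $|\bar u_j|\le|B|^{-1}\|u_j\|_{L^1}$. So $u_j$ is bounded in $W^{1,2}$, and a subsequence converges weakly. $J_\varepsilon$ is convex, and strongly continuous because $|\varphi_\varepsilon(p)-\varphi_\varepsilon(q)|\le2(|p|+|q|)|p-q|$. By (F3) the weak limit $u$ is a minimizer.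

**Truncation in case (a).** Here we show that we may take $|u|\le\sigma$. Let $m=\max(|u|,\sigma)/\sigma\ge1$ and $\tilde u=u/m$, the projection of $u(x)$ onto the ball $\{|y|\le\sigma\}$. By (F5), $1/m$ is a bounded $W^{1,2}$ function and $\nabla\tilde u=m^{-1}\nabla u-m^{-2}u\otimes\nabla m$. On $\{|u|\le\sigma\}$ we have $m=1$, so $\nabla m=0$ and $\nabla\tilde u=\nabla u$ a.e. there. On $\{|u|>\sigma\}$, $m=|u|/\sigma$ and
$$\nabla\tilde u=\frac\sigma{|u|}\Big(I-\frac u{|u|}\otimes\frac u{|u|}\Big)\nabla u .$$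
In both cases $\nabla\tilde u=P\nabla u$ with $\|P\|\le1$; in particular $\tilde u\in W^{1,2}$. By Lemma 3(3), $A(\tilde u)\le A(u)$. Projection onto a closed ball containing $f(x)$ does not increase the distance to $f(x)$, so $F(\tilde u)\le F(u)$. Hence $\tilde u$ is also a minimizer, and we replace $u$ by it.

**Euler–Lagrange inclusion.** The aim is to turn minimality into (5) and (6) for $\varphi_\varepsilon$. Let $\eta\in W^{1,2}(B)^k$, $t\in(0,1]$. By minimality and convexity of $F$,
$$A(u+t\eta)-A(u)\ge-(F(u+t\eta)-F(u))\ge-t(F(u+\eta)-F(u)).$$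
Divide by $t$ and let $t\to0$; with $A'(u)\eta=\int_B\varphi'_\varepsilon(\nabla u):\nabla\eta$,
$$-A'(u)\eta\le F(u+\eta)-F(u)\le\int_B|\eta| .$$
Using also $-\eta$, the linear functional $\eta\mapsto-A'(u)\eta$ is bounded by $\|\eta\|_{L^1}$, so it extends to $L^1(B)^k$ with norm $\le1$. By (F4) there is $g\in L^\infty(B)^k$ with $|g|\le1$ and
$$\int_B\varphi'_\varepsilon(\nabla u):\nabla\eta+g\cdot\eta=0\quad\forall\eta\in W^{1,2}(B)^k.\tag{8}$$
The first inequality of the previous display is now (6) for $\eta\in W^{1,2}$. Both sides of (6) are $L^1$-continuous in $\eta$, so (6) holds for all $\eta\in L^1(B)^k$.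

What is missing is $|\nabla u|\le\varepsilon$: there $\varphi'_\varepsilon(\nabla u)=\varphi'(\nabla u)$ and (8) becomes (5).

## 7. Inversion in the sphere $\partial B$

**Purpose.** We need gradient bounds up to $\partial B$. Equation (8) with free test functions says that $u$ extends across $\partial B$, by inversion, to a solution of an equation of the same kind. Then interior estimates suffice. Inversion is conformal, so Lemma 3(2) makes the new equation nearly the old one.

Let $\iota(x)=R^2x/|x|^2$. Set $\lambda(x)=1$ for $|x|\le R$ and $\lambda(x)=R^2/|x|^2$ for $R\le|x|<2R$. As a function of $|x|$ its slope is at most $2R^2/R^3$, so $\lambda$ is Lipschitz with constant $\le2/R$, and $\frac14\le\lambda\le1$. For $|x|>R$,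
$$D\iota(x)=\lambda O,\quad O=I-2\hat x\hat x^T,\ \hat x=x/|x|,\qquad|\det D\iota|=\lambda^n,\qquad O^2=I .$$
Define on $B_{2R}$
$$\hat u=\begin{cases}u&|x|<R\\u\circ\iota&|x|>R\end{cases},\qquad\hat g=\begin{cases}g&|x|<R\\\lambda^n\,g\circ\iota&|x|>R\end{cases},\qquad a(x,p)=\lambda^{n-1}\varphi'_\varepsilon(p/\lambda).$$
Clearly $|\hat g|\le1$.

*Example.* For $n=1$ and $u(x)=x$ on $(-R,R)$, $\hat u(x)=R^2/x$ for $R<|x|<2R$: continuous at $R$, with slope $1$ on the left and $-1$ on the right. It is Lipschitz, hence in $W^{1,2}$.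

**Step 1: $\hat u\in W^{1,2}(B_{2R})^k$.** This gives a meaning to the new equation. Let first $w\in C^\infty(\overline B)^k$. Then $\hat w$, extended continuously across $\partial B_R$, is Lipschitz on $\overline{B_R}$, has bounded gradient on $B_{2R}\setminus\overline{B_R}$, and the two pieces agree on $\partial B_R$. Splitting a segment at its at most two intersections with $\partial B_R$ shows that $\hat w$ is Lipschitz on $B_{2R}$, and its weak gradient is the piecewise one. With $y=\iota(x)$, $dy=\lambda^ndx$, $|\nabla\hat w(x)|=\lambda|\nabla w(y)|$, and $\lambda$ evaluated at $\iota(y)$,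
$$\int_{R<|x|<2R}|\nabla\hat w|^2dx=\int_{R/2<|y|<R}\lambda^{2-n}|\nabla w(y)|^2dy\le4^n\int_B|\nabla w|^2,\qquad\int_{R<|x|<2R}|\hat w|^2dx\le4^n\int_B|w|^2 .$$
By density $w\mapsto\hat w$ extends to a bounded linear map $W^{1,2}(B)\to W^{1,2}(B_{2R})$. By $L^2$ convergence of the two pieces it is the map defined above, and
$$\int_{B_{2R}}|\nabla\hat u|^2\le C\int_B|\nabla u|^2.\tag{9}$$

**Step 2: the reflected equation.** We claim
$$\int_{B_{2R}}a(x,\nabla\hat u):\nabla\eta+\hat g\cdot\eta=0\quad\forall\eta\in W_0^{1,2}(B_{2R})^k.\tag{10}$$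
Since $a(x,\nabla\hat u)\in L^2$ and $\hat g$ is bounded, it suffices to take $\eta\in C_c^\infty(B_{2R})^k$, extended by $0$. Then $\tilde\eta=\eta+\eta\circ\iota$ on $B_R$, where the second term vanishes for $|y|\le R/2$, lies in $C^\infty(\overline{B_R})^k$. Insert $\tilde\eta$ in (8). In the terms with $\eta\circ\iota$ put $y=\iota(x)$:

* $\nabla\hat u(x)=\nabla u(y)\lambda O$, so $\nabla u(y)=\lambda^{-1}\nabla\hat u(x)O$, and Lemma 3(2) gives $\varphi'_\varepsilon(\nabla u(y))=\varphi'_\varepsilon(\nabla\hat u(x)/\lambda)O$;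
* $\iota\circ\iota=\mathrm{id}$, so $D\iota(y)=D\iota(x)^{-1}=\lambda^{-1}O$ and $\nabla(\eta\circ\iota)(y)=\lambda^{-1}\nabla\eta(x)O$;
* $dy=\lambda^n\,dx$.

The two factors $O$ cancel in the inner product, and
$$\int_{R/2<|y|<R}\varphi'_\varepsilon(\nabla u):\nabla(\eta\circ\iota)\,dy=\int_{R<|x|<2R}\lambda^{n-1}\varphi'_\varepsilon(\nabla\hat u/\lambda):\nabla\eta\,dx,$$
$$\int_Bg\cdot(\eta\circ\iota)\,dy=\int_{R<|x|<2R}\lambda^n(g\circ\iota)\cdot\eta\,dx .$$
Together with the terms of $\eta$ on $B_R$, this is (10).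

**Step 3: rescaling.** We zoom in at a point of $B_R$, so that the equation becomes a small perturbation of Laplace's equation on a fixed ball. Let $x_0\in B_R$, $c\in(0,\frac18]$, $0<\rho\le cR$. On $B_{2\rho}(x_0)\subset B_{2R}$ the Lipschitz bound and $\lambda(x_0)=1$ give $0\le1-\lambda\le4c\le\frac12$. Put
$$v(z)=\hat u(x_0+\rho z)/\rho,\qquad b(z,p)=a(x_0+\rho z,p),\qquad G(z)=\rho\,\hat g(x_0+\rho z).$$
Testing (10) with $\rho\,\eta((x-x_0)/\rho)$, we get
$$\int_{B_2}b(z,\nabla v):\nabla\eta+G\cdot\eta=0\quad\forall\eta\in W_0^{1,2}(B_2)^k,\qquad|G|\le\rho,\tag{11}$$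
and
$$b(z,0)=0,\qquad|D_pb-\mathrm{Id}|\le\delta_1,\qquad|b(z,p)-b(z',p)|\le C_1|z-z'||p|,\tag{12}$$
with $\delta_1\le C(c+\varepsilon^2)$ and $C_1=C_1(n,k)$ independent of $c,\varepsilon$. To check (12): $D_pb=\lambda^{n-2}D^2\varphi_\varepsilon(p/\lambda)$ with $1-4c\le\lambda\le1$, so $|D_pb-\mathrm{Id}|\le\lambda^{n-2}|D^2\varphi_\varepsilon-\mathrm{Id}|+|\lambda^{n-2}-1|\le C(\varepsilon^2+c)$. Next,
$$\partial_\lambda\big(\lambda^{n-1}\varphi'_\varepsilon(p/\lambda)\big)=(n-1)\lambda^{n-2}\varphi'_\varepsilon(p/\lambda)-\lambda^{n-3}D^2\varphi_\varepsilon(p/\lambda)p$$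
is at most $C|p|$ for $\lambda\ge\frac12$, since $|D^2\varphi_\varepsilon|\le\frac32$ and $|\varphi'_\varepsilon(q)|\le2|q|$; and $|\lambda(x_0+\rho z)-\lambda(x_0+\rho z')|\le\frac2R\rho|z-z'|\le2c|z-z'|$.

Integrating $D_pb-\mathrm{Id}$ along segments,
$$\big|(p-q)-(b(z,p)-b(z,q))\big|\le\delta_1|p-q|.\tag{13}$$
With $q=0$: $|b(z,p)-p|\le\delta_1|p|$. So, if $\delta_1\le\frac12$, then $b(z,p):p\ge\frac12|p|^2$ and $|b(z,p)|\le2|p|$.

## 8. The interior gradient estimate

**Lemma 4.** There are $\delta_*\in(0,\frac12]$ and $C_*$, depending only on $n,k$, such that if $v\in W^{1,2}(B_1)^k$ satisfies $\int_{B_1}b(z,\nabla v):\nabla\eta+G\cdot\eta=0$ for all $\eta\in W_0^{1,2}(B_1)^k$, with $|G|\le\gamma$ and (12) with $\delta_1\le\delta_*$, then $\nabla v\in C^{0,1/2}(\overline{B_{1/2}})$ and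
$$\sup_{B_{1/2}}|\nabla v|+[\nabla v]_{1/2;B_{1/2}}\le C_*\big(\|\nabla v\|_{L^2(B_1)}+\gamma\big).$$

*Proof.* The plan is to compare $v$ on each small ball with the harmonic function having the same boundary values, and to iterate over shrinking balls. Let $K=\|\nabla v\|_{L^2(B_1)}^2+\gamma^2$, $y\in B_{1/2}$, $0<r\le\frac12$, $B_r=B_r(y)\subset B_1$, $(\cdot)_r$ the mean over $B_r$, and
$$M(r)=\int_{B_r}|\nabla v|^2,\qquad E(r)=\int_{B_r}|\nabla v-(\nabla v)_r|^2 .$$
($E$ vanishes for affine $v$: it measures the distance to affine maps.) Both are nondecreasing in $r$; for $E$ because the mean is the best constant, so $E(s)\le\int_{B_s}|\nabla v-(\nabla v)_r|^2\le E(r)$ for $s\le r$.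

**Comparison.** Let $w$ be harmonic in $B_r$ with $d=v-w\in W_0^{1,2}(B_r)$, and let $A$ be a constant matrix. We have $\int\nabla w:\nabla d=0$, constants integrate to $0$ against $\nabla d$, and $\int b(z,\nabla v):\nabla d=-\int G\cdot d$. Hence
$$\int_{B_r}|\nabla d|^2=\int_{B_r}(\nabla v-A):\nabla d=\int_{B_r}\big[(\nabla v-A)-(b(z,\nabla v)-b(z,A))\big]:\nabla d-\int_{B_r}[b(z,A)-b(y,A)]:\nabla d-\int_{B_r}G\cdot d .$$
By (13) the first term is at most $\delta_1\|\nabla v-A\|_{L^2}\|\nabla d\|_{L^2}$; by (12) the second is at most $C_1r|A|\,|B_r|^{1/2}\|\nabla d\|_{L^2}$; by Poincaré the third is at most $C\gamma r|B_r|^{1/2}\|\nabla d\|_{L^2}$. Dividing by $\|\nabla d\|_{L^2}$ and squaring,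
$$\int_{B_r}|\nabla d|^2\le C\Big(\delta_1^2\int_{B_r}|\nabla v-A|^2+r^{n+2}|A|^2+\gamma^2r^{n+2}\Big).\tag{14}$$

**(i) Almost the right growth of $M$.** This step controls the term $|A|^2$ in (14), which appears because $b$ depends on $z$. Take $A=0$. By (F6), for $\tau\in(0,1)$,
$$M(\tau r)\le2\int_{B_{\tau r}}|\nabla w|^2+2\int_{B_r}|\nabla d|^2\le C_2(\tau^n+\delta_1^2)M(r)+C_2\gamma^2r^{n+2}.$$
Fix $\tau$ with $C_2\tau^n\le\frac14\tau^{n-1/2}$ and require $C_2\delta_1^2\le\frac14\tau^{n-1/2}$. With $r_j=\tau^j/2$, the numbers $e_j=M(r_j)r_j^{-(n-1/2)}$ satisfy $e_{j+1}\le\frac12e_j+C\gamma^2$ and $e_0\le CK$, so $e_j\le CK$ for all $j$. By monotonicity of $M$, for $r_{j+1}\le r\le r_j$ we get $M(r)\le M(r_j)\le CK\tau^{-(n-1/2)}r^{n-1/2}$. Thus $M(r)\le CKr^{n-1/2}$ for $0<r\le\frac12$.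

**(ii) Decay of $E$.** Take $A=(\nabla v)_r$. Then $r^n|A|^2\le CM(r)\le CKr^{n-1/2}$, so $r^{n+2}|A|^2\le CKr^{n+3/2}\le CKr^{n+1}$; also $\gamma^2r^{n+2}\le Kr^{n+1}$. The function $w-Az$ is harmonic with the boundary values of $v-Az$, so $\int_{B_r}|\nabla w-A|^2\le E(r)$. The interior estimate in (F6), applied to the harmonic function $h=\nabla w-A$, gives for $\tau\le\frac12$
$$\int_{B_{\tau r}}|\nabla w-(\nabla w)_{\tau r}|^2\le C(\tau r)^{n+2}\sup_{B_{r/2}}|\nabla h|^2\le C\tau^{n+2}E(r).$$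
Since $E(\tau r)\le\int_{B_{\tau r}}|\nabla v-(\nabla w)_{\tau r}|^2\le2\int_{B_{\tau r}}|\nabla w-(\nabla w)_{\tau r}|^2+2\int_{B_r}|\nabla d|^2$, (14) yields
$$E(\tau r)\le C_2'(\tau^{n+2}+\delta_1^2)E(r)+CKr^{n+1}.$$
Fix (a new) $\tau\le\frac12$ with $C_2'\tau\le\frac14$ and require $C_2'\delta_1^2\le\frac14\tau^{n+1}$. Then
$$E(\tau r)(\tau r)^{-n-1}\le\tfrac12E(r)r^{-n-1}+CK .$$
Iterating from $r=\frac12$, where $E\le K$, and using monotonicity of $E$ as before, $E(r)\le CKr^{n+1}$ for all $y\in B_{1/2}$, $r\le\frac12$. The two requirements on $\delta_1$ define $\delta_*$.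

**(iii) From decay to pointwise bounds.** Write $(\cdot)_{y,s}$ for means over $B_s(y)$ and $E_y$ for $E$ at center $y$. For $s\le\frac12$,
$$|(\nabla v)_{y,s/2}-(\nabla v)_{y,s}|^2\le\frac1{|B_{s/2}|}\int_{B_{s/2}(y)}|\nabla v-(\nabla v)_{y,s}|^2\le Cs^{-n}E_y(s)\le CKs .$$
Summing over $s,s/2,s/4,\dots$ (a geometric series), at every Lebesgue point $y$ of $\nabla v$ we get $|\nabla v(y)-(\nabla v)_{y,s}|\le CK^{1/2}s^{1/2}$. With $s=\frac12$ and $|(\nabla v)_{y,1/2}|\le CK^{1/2}$, $|\nabla v(y)|\le CK^{1/2}$. If $y,y'\in B_{1/2}$ are Lebesgue points with $s=|y-y'|\in(0,\frac14]$, then $B_s(y)\subset B_{2s}(y')$, so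
$$|(\nabla v)_{y,s}-(\nabla v)_{y',2s}|^2\le Cs^{-n}E_{y'}(2s)\le CKs,$$
and the triangle inequality gives $|\nabla v(y)-\nabla v(y')|\le CK^{1/2}|y-y'|^{1/2}$. For $|y-y'|>\frac14$ this follows from the sup bound. So $\nabla v$ has a Hölder continuous representative on $\overline{B_{1/2}}$ with the stated bounds, since $K^{1/2}\le\|\nabla v\|_{L^2(B_1)}+\gamma$. $\square$

**Choice of $\varepsilon$ and $c$.** The constant $C_1$ in (12), and therefore $\delta_*$, does not depend on $\varepsilon,c$. Hence we can now fix $\varepsilon\le\min(\varepsilon_1,\frac14)$ and $c\le\frac18$, depending only on $n,k$, so small that Lemma 3 holds and $\delta_1\le C(c+\varepsilon^2)\le\delta_*\le\frac12$. From now on $C$ may depend on these. Note the order: $\varepsilon$ is fixed first, and only then will $\sigma$ or $R$ be made small compared with it.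

## 9. Gradient bounds of size $R$ and $\sqrt\sigma$, and the proof of Theorem 1

**Step 1: for every $R$, $|\nabla u|\le CR$ in $B$.** This handles case (b) and the short balls of case (a). Test (8) with $\eta=u-\bar u$. By (7), $|g|\le1$ and Poincaré,
$$\tfrac12\int_B|\nabla u|^2\le\int_B|u-\bar u|\le CR|B|^{1/2}\|\nabla u\|_{L^2(B)},$$
so $\int_B|\nabla u|^2\le CR^{n+2}$, and by (9) $\int_{B_{2R}}|\nabla\hat u|^2\le CR^{n+2}$. Take $\rho=cR$ and any $x_0\in B_R$. Then $\|\nabla v\|^2_{L^2(B_1)}=\rho^{-n}\int_{B_\rho(x_0)}|\nabla\hat u|^2\le CR^2$, and $\gamma=\rho\le R$. Lemma 4 gives $|\nabla u(x_0)|=|\nabla v(0)|\le CR$.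

**Step 2: in case (a), for every $\rho\le cR$, $|\nabla u|\le C(\sigma/\rho+\rho)$ in $B$.** Here we use $|u|\le\sigma$: on a ball of radius $\rho$ the map oscillates by at most $2\sigma$, so its slope should be of order $\sigma/\rho$, up to the effect of $g$. We have $|v|\le\sigma/\rho$. Let $\zeta\in C_c^\infty(B_2)$, $0\le\zeta\le1$, $\zeta=1$ on $B_1$, and test (11) with $\zeta^2v$. Since $b(z,p):p\ge\frac12|p|^2$ and $|b|\le2|p|$,
$$\tfrac12\int\zeta^2|\nabla v|^2\le4\int\zeta|\nabla v||v||\nabla\zeta|+\rho\int\zeta^2|v| .$$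
Absorb the factor $\zeta|\nabla v|$ by Young's inequality:
$$\int_{B_1}|\nabla v|^2\le C\big((\sigma/\rho)^2+\rho\cdot\sigma/\rho\big)\le C(\sigma/\rho+\rho)^2 .$$
Lemma 4 with $\gamma=\rho$ gives the claim at $x_0$.

**Step 3: in case (a), $|\nabla u|\le C\sqrt\sigma$.** The best choice in Step 2 balances $\sigma/\rho$ and $\rho$. If $\sqrt\sigma\le cR$, take $\rho=\sqrt\sigma$: $|\nabla u|\le C\sqrt\sigma$. If $\sqrt\sigma>cR$, Step 1 gives $|\nabla u|\le CR\le C\sqrt\sigma$.

So there is $C_3=C_3(n,k)$ with $|\nabla u|\le C_3R$ always, and $|\nabla u|\le C_3\sqrt\sigma$ in case (a).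

**Step 4: $u\in C^{1,1/2}(\overline B)^k$.** This is regularity up to the boundary. By Lemma 4 with $\rho=cR$, the Hölder seminorm of exponent $\frac12$ of $\nabla\hat u$ on $B_{\rho/2}(x_0)$ is bounded uniformly in $x_0\in B_R$. For $x,x'\in B_R$ with $|x-x'|<\rho/2$ this bounds $|\nabla u(x)-\nabla u(x')|$; for more distant points the sup bound does. So $\nabla u$ is Hölder continuous on $B$ and extends to $\overline B$.

**Step 5: conclusion.** We verify the hypotheses of Lemma 2. Set $\eta_0=\varepsilon/C_3$. In case (a), $|\nabla u|\le C_3\sqrt\sigma\le\varepsilon$; in case (b), $|\nabla u|\le C_3R\le\varepsilon$. Hence $\varphi'_\varepsilon(\nabla u)=\varphi'(\nabla u)$ (at $|p|=\varepsilon$ by continuity of the gradients), and (8) implies (5). Inequality (6) was proved in Section 6. Since $\varepsilon\le\varepsilon_1$, Lemma 1 gives (4), with equality only for $q=p$, at every $p=\nabla u(x)$. By Lemma 2, $u$ minimizes $J$ over $C^1(B)^k$ and over $W^{1,1}(B)^k$, and every minimizer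 in $W^{1,1}$ is $u$ plus a constant vector. This proves Theorem 1. Since $\eta_0$ depends only on $n,k$ and $R$ was arbitrary in case (a), Conjecture 1 holds with $\sigma(n,k)=\eta_0(n,k)^2>0$. $\blacksquare$

## 10. The exact condition in dimension one: proof of Theorem 2

Here $B=(-R,R)$ and $\varphi(p)=\sqrt{1+|p|^2}$ on $\mathbf R^k$, which is convex. **Necessity** of "$R<1$ or $\sigma<1$" is the last computation of Section 2: for $R\ge1$, $\sigma\ge1$ and $f=Fe_1$ the infimum is not attained. We prove **sufficiency**. Let $|f|\le\sigma$, with $R<1$ or $\sigma<1$.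

**Step 1: a convex problem with quadratic growth.** We modify $\varphi$ only beyond slope $L$. For $L>0$ let $\tau=L/\sqrt{1+L^2}$ and $\psi_L(p)=h(|p|)$ with $h(0)=1$, $h'(r)=r/\sqrt{1+\min(r,L)^2}$. Then $\psi_L=\varphi$ for $|p|\le L$, $h'$ is a strictly increasing bijection of $[0,\infty)$, and $\psi_L$ is $C^1$ and strictly convex, as $h$ is increasing and strictly convex. Its gradient $\psi_L'(p)=p/\sqrt{1+\min(|p|,L)^2}$ is a homeomorphism of $\mathbf R^k$ with inverse
$$T\mapsto\frac T{\sqrt{1-\min(|T|,\tau)^2}},\tag{15}$$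
because $1-|T|^2=1/(1+|p|^2)$ if $|p|\le L$, and $1-\tau^2=1/(1+L^2)$. Moreover $1+\frac{|p|^2}{2\sqrt{1+L^2}}\le\psi_L(p)\le1+\frac12|p|^2$ and $|\psi'_L(p)|\le|p|$.

These are the properties used in Section 6. The lower bound gives bounded minimizing sequences in $W^{1,2}$; convexity and continuity give a minimizer $u$ of $\int_B\psi_L(u')+|u-f|$. Truncation gives $|u|\le\sigma$, since $|Pp|\le|p|$ implies $\psi_L(Pp)\le\psi_L(p)$. The variational argument gives $g$ with $|g|\le1$, (6), and $\int_B\psi'_L(u')\cdot\eta'+g\cdot\eta=0$ for all $\eta\in W^{1,2}(B)^k$. Put $T=\psi'_L(u')$. Compactly supported $\eta$ show that $T'=g$, so $T$ is Lipschitz with constant $1$; general $\eta$ then show $T(\pm R)=0$. Hence $|T(x)|\le R-|x|$.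

**Step 2: for suitable $L$, $|T|<\tau$ on $[-R,R]$.** This says that the solution does not see the modification.

If $R<1$, then $|T|\le R$; choose $L$ with $\tau>R$.

If $\sigma<1$, choose $L$ with $1-\frac1{\sqrt{1+L^2}}>\sigma$. Suppose $|T(x_0)|\ge\tau$, and let $e=T(x_0)/|T(x_0)|$. Then $R-|x_0|\ge\tau$, so $(x_0-\tau,x_0+\tau)\subset(-R,R)$. On this interval $T\cdot e\ge t:=\tau-|x-x_0|\ge0$, since $T$ is $1$-Lipschitz. By (15), $u'=T/\sqrt{1-\min(|T|,\tau)^2}$ a.e.; the factor is nondecreasing in $|T|$, and $|T|\ge t$, $t\le\tau$, so $u'\cdot e\ge t/\sqrt{1-t^2}$. Integrating and using $|u|\le\sigma$,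
$$2\sigma\ge u\cdot e\,\Big|_{x_0-\tau}^{x_0+\tau}\ge2\int_0^\tau\frac{t\,dt}{\sqrt{1-t^2}}=2\Big(1-\frac1{\sqrt{1+L^2}}\Big)>2\sigma,$$
a contradiction.

**Step 3: conclusion.** Since $|T|<\tau$, (15) gives $u'=T/\sqrt{1-|T|^2}$, which is continuous on $[-R,R]$, and $|u'|<L$. So $u\in C^1([-R,R])^k$ and $T=\varphi'(u')$; thus (5) holds. As $\varphi$ is convex, the inequality in (4) holds at every $p$. By Lemma 2, $u$ minimizes $J$.

Since admissibility of $\sigma$ concerns all $R$, in particular $R\ge1$, the admissible values of $\sigma(1,k)$ are exactly those in $(0,1)$. $\blacksquare$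

## 11. Data jumping across a sphere: proof of Theorem 3

The construction is the radial version of the last case of Section 2, across a sphere of large radius $r_1$, where curvature is a small error that the margin $\sigma>1$ absorbs.

**Step 1: the radial profile $s$.** We need a field $T$ with $|T|\le1$, $|\operatorname{div}T|\le1$, compact support, and $|T|=1$ exactly on one sphere. Let $\sigma>1$ and let $r_1$ be large. Define $l\in(0,r_1)$ and $l'>0$ by
$$r_1^n-(r_1-l)^n=nr_1^{n-1}=(r_1+l')^n-r_1^n .$$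
For $r_1>n$ such an $l$ exists, as $r_1^n>nr_1^{n-1}$; and $l\le2$ for $r_1$ large, since $(r_1^n-(r_1-2)^n)/r_1^{n-1}\to2n>n$. (For $n=1$, $l=l'=1$. For $n=2$, $l=r_1-\sqrt{r_1^2-2r_1}$ and $l'=\sqrt{r_1^2+2r_1}-r_1$.) Put
$$s(r)=\frac{r^n-(r_1-l)^n}{nr^{n-1}}\ \text{ on }[r_1-l,r_1],\qquad s(r)=\frac{(r_1+l')^n-r^n}{nr^{n-1}}\ \text{ on }[r_1,r_1+l'],$$
and $s=0$ elsewhere. On the first interval $s=\frac rn-\frac{(r_1-l)^n}nr^{1-n}$ increases strictly from $0$ to $1$; on the second, $s=\frac{(r_1+l')^n}nr^{1-n}-\frac rn$ decreases strictly from $1$ to $0$. So $s$ is Lipschitz, $s(r_1)=1$, and $0\le s<1$ for $r\ne r_1$.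

**Step 2: the heights $I_\pm$.** They are the total rises of the optimal profile on the two sides, and must fit under the jump $2\sigma$ of the data. From $(r^{n-1}s)'=\pm r^{n-1}$ we get, on the first interval, $s'=1-(n-1)s/r\ge1-\kappa$ with $\kappa=(n-1)/(r_1-l)$, $\kappa<1$ for $r_1$ large; on the second, $-s'=1+(n-1)s/r\ge1$. Substituting $s$ as variable and using $\int_0^1\frac{s\,ds}{\sqrt{1-s^2}}=1$,
$$I_-:=\int_{r_1-l}^{r_1}\frac{s\,dr}{\sqrt{1-s^2}}\le\frac1{1-\kappa},\qquad I_+:=\int_{r_1}^{r_1+l'}\frac{s\,dr}{\sqrt{1-s^2}}\le1 .$$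
As $l\le2$, $\kappa\to0$ when $r_1\to\infty$, so we can fix $r_1$ with $I_-+I_+\le2\sigma$.

Let $R>r_1+l'$, $B=B_R$, $F=\sigma$ for $|x|<r_1$, $F=-\sigma$ for $|x|\ge r_1$, and $f=Fe_1$. Let $T(x)=-s(|x|)x/|x|$ and $g=\operatorname{div}T=-r^{1-n}(r^{n-1}s)'$. Then $g=-1$ for $r_1-l<|x|<r_1$, $g=1$ for $r_1<|x|<r_1+l'$, and $g=0$ elsewhere.

**Step 3: a lower bound that no $C^1$ map reaches.** Let $v\in C^1(B)^k$, $J(v)<\infty$; then $v\in W^{1,1}$. Since $\varphi(\nabla v)\ge\sqrt{1+|\nabla v|^2}\ge\sqrt{1+|\nabla v_1|^2}$ and $|v-f|\ge|v_1-F|\ge g(v_1-F)$, (1) gives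
$$J(v)\ge m+\int_B(T\cdot\nabla v_1+gv_1)=m,\qquad m:=\int_B\big(\sqrt{1-|T|^2}-gF\big)\,dx,$$
because $T$ is Lipschitz with compact support in $B$ and the integrand is $\operatorname{div}(Tv_1)$. Equality would force $\nabla v_1=T/\sqrt{1-|T|^2}$ a.e., which is unbounded near the sphere $|x|=r_1$ inside $B$. This is impossible for $v\in C^1(B)^k$, so $J(v)>m$.

**Step 4: $\inf J=m$.** We exhibit $C^1$ maps with $J$ arbitrarily close to $m$. Let
$$U(r)=\sigma-\int_{\min(r,\,r_1-l)}^r\frac{s\,dt}{\sqrt{1-s^2}}\quad(r<r_1),\qquad U(r)=-\sigma+\int_r^{\max(r,\,r_1+l')}\frac{s\,dt}{\sqrt{1-s^2}}\quad(r>r_1).$$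
So $U=\sigma$ for $r\le r_1-l$, $U=-\sigma$ for $r\ge r_1+l'$, and $U(r_1^-)-U(r_1^+)=2\sigma-I_--I_+\ge0$. For $r\ne r_1$, $U'=-s/\sqrt{1-s^2}$, that is, $\nabla U=T/\sqrt{1-|T|^2}$, which is integrable. Also $|U-F|=g(U-F)$: inside, $U-F\le0$ and $g=-1$ on the layer; outside, $U-F\ge0$ and $g=1$ on the layer; elsewhere $U=F$.

Interpolate $U$ linearly in $r$ on $[r_1-h,r_1+h]$ to get Lipschitz radial $U_h$. By Definition 1, $\varphi(\nabla(U_he_1))=\sqrt{1+|\nabla U_h|^2}$. On the shell $r_1-h<|x|<r_1+h$, whose volume divided by $2h$ tends to $|\partial B_{r_1}|$, the slope is $D_h/(2h)$ in absolute value, with $D_h=U(r_1-h)-U(r_1+h)$. So the area term there tends to $|\partial B_{r_1}|(U(r_1^-)-U(r_1^+))$, and the distance term to $0$. Off the shell, equality holds in (1). Hence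
$$\lim_{h\to0}J(U_he_1)=\int_{|x|\ne r_1}\big(\sqrt{1-|T|^2}+T\cdot\nabla U+g(U-F)\big)+|\partial B_{r_1}|\big(U(r_1^-)-U(r_1^+)\big)=m .$$
For the last equality apply the Gauss theorem to $TU$ on $|x|<r_1-h$ and on $r_1+h<|x|<R$, and let $h\to0$. With the outward radial normal $\nu$ of $\partial B_{r_1}$ we have $T\cdot\nu=-1$ there, so
$$\int_{|x|\ne r_1}(T\cdot\nabla U+gU)=-|\partial B_{r_1}|\big(U(r_1^-)-U(r_1^+)\big).$$

Finally, the profiles $U_h$ are Lipschitz in $r$ and constant near $r=0$ and near $r=R$. Mollifying them in $r$ gives smooth maps $we_1$ converging to $U_he_1$ in $W^{1,1}(B)$, along which $J$ converges since $q\mapsto\sqrt{1+|q|^2}$ is $1$-Lipschitz. So $\inf_{C^1}J=m$, and by Step 3 it is not attained. Since $\sigma>1$ was arbitrary, no $\sigma>1$ is admissible, that is, $\sigma(n,k)\le1$. $\blacksquare$
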